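\title{A complemented block basis whose complement has no unconditional basis}

\begin{abstract}
Let $X$ be a Banach space with an unconditional basis and let $P$ be a bounded projection of $X$ onto the closed span of a block basis. We disprove the conjecture that $(I-P)(X)$ is always isomorphic to the closed span of a subsequence of the basis. The counterexample is a Musielak--Orlicz sequence space with a $1$-unconditional basis; the blocks have all coefficients equal to $1$, $P$ is an averaging projection of norm at most $2$, and $(I-P)(X)$ has no unconditional basis at all. We also show that the conjecture holds when the block lengths are bounded.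
\end{abstract}

\section{The problem and the result}\label{sec:intro}

Scalars are real or complex, and $\mathbb K$ denotes the scalar field. Let $X$ be an infinite-dimensional Banach space with a basis $(x_i)_{i\ge1}$ and coefficient functionals $(x_i^*)$. The basis is \emph{unconditional} if every expansion $x=\sum x_i^*(x)x_i$ converges for every ordering of its terms. Equivalently, there is a constant $K$ such that every diagonal operator $\sum c_ix_i\mapsto\sum\xi_ic_ix_i$ with multipliers $|\xi_i|\le1$ has norm at most $K$. The least such $K$ is the \emph{unconditional constant}, and the basis is \emph{$1$-unconditional} if $K=1$. Every unconditional basis is $1$-unconditional for the equivalent norm $\sup_{|\xi_i|\le1}\|\sum\xi_ic_ix_i\|$. For a set $B$ of indices, $R_B$ denotes the diagonal operator with multipliers $1_B$, the restriction to the coordinates in $B$.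

Split $\{1,2,\dots\}$ into consecutive finite intervals $B_1,B_2,\dots$, the \emph{blocks}. A \emph{block basis} of $(x_i)$ is a sequence of nonzero vectors
\[
y_n=\sum_{i\in B_n}a_ix_i
\]
with scalars $a_i$. We write $[z_n]$ for the closed linear span of a sequence $(z_n)$ and $\approx$ for isomorphism of Banach spaces. The block basis is \emph{$P$-complemented} if $P$ is a bounded linear projection of $X$ onto $[y_n]$. This paper is about the following statement.

\begin{quote}
\textbf{Conjecture.} If $(x_i)$ is an unconditional basis of $X$ and $(y_n)$ is a $P$-complemented block basis of $(x_i)$, then there are $i_1<i_2<\cdots$ such that $(I-P)(X)\approx[x_{i_j}]$. In particular, $(I-P)(X)$ has an unconditional basis. (If $(I-P)(X)$ is finite-dimensional, the sequence $(i_j)$ may be finite or empty.)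
\end{quote}

The isomorphism class of the complement does not depend on $P$: the quotient map restricts to an isomorphism of $(I-P)(X)=\ker P$ onto $X/[y_n]$. If each $y_n$ is a single basis vector $x_{i_n}$, then $R_{\{i_1,i_2,\dots\}}$ is a projection onto $[y_n]$, and the complement is the span of the remaining basis vectors. In general, dividing by $[y_n]$ removes one dimension from the span of each block, and one expects to obtain the complement by deleting one basis vector from each block. Section~\ref{sec:positive} shows that this expectation is correct for bounded block lengths, and also for averaging projections on $\ell_p$ with arbitrary block lengths. Nevertheless the conjecture is false.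

\begin{theorem}\label{thm:main}
There are a Banach space $X$ with a $1$-unconditional basis, a block basis $(y_\nu)$ of it with all coefficients equal to $1$, and a projection $P$ of $X$ onto $[y_\nu]$ with $\|P\|\le2$, such that $(I-P)(X)$ has no unconditional basis.
\end{theorem}

A subsequence of an unconditional basis is an unconditional basis of its closed span, so both assertions of the conjecture fail for this example.

Section~\ref{sec:space} constructs $X$ and $P$ and shows by hand why the basis that works in $\ell_p$ fails in $X$. Sections~\ref{sec:tools}--\ref{sec:inside} exclude every unconditional basis. Section~\ref{sec:further} shows that $X$ is uniformly convex and that $P$ can be made contractive by a renorming.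

\emph{Notation.} $\mathbb E$ is the expectation over independent uniform signs $\varepsilon_l=\pm1$. For $r>1$, $r^*=r/(r-1)$, and $\|\cdot\|_r$ is the $\ell_r$-norm. We often use that $\eta n\le c\,n^{1/r}$ implies $n\le(c/\eta)^{r^*}$.

\section{Deleting one coordinate from each block}\label{sec:positive}

Let $(x_i)$ be unconditional with constant $K$ and let $(y_n)$ be a $P$-complemented block basis. The operator $R_{B_n}$ maps finite combinations of the $y_l$, hence all of $[y_l]$, into $\mathbb Ky_n$. So each $y\in[y_l]$ has an expansion $y=\sum_nR_{B_n}y=\sum_ny_n^*(y)y_n$ with bounded functionals $y_n^*$. Put $f_n=y_n^*\circ P\in X^*$, so that $Px=\sum_nf_n(x)y_n$, and put $b_i=f_n(x_i)$ for $i\in B_n$. Then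
\[
\sum_{i\in B_n}a_ib_i=f_n(y_n)=1 .
\]
The number $a_ib_i=x_i^*(b_iy_n)$ measures the share of the coordinate $i$ in the action of $P$ on its own block.

\begin{proposition}\label{prop:positive}
Suppose that $\delta:=\inf_n\max_{i\in B_n}|a_ib_i|>0$, and let $i_n\in B_n$ attain the maximum. Then $(I-P)(X)\approx[x_i:i\notin\{i_1,i_2,\dots\}]$. In particular, the conjecture is true whenever $\sup_n|B_n|<\infty$.
\end{proposition}

\begin{proof}
We build a second projection onto $[y_n]$ whose kernel is the required coordinate subspace. First we remove from $P$ the interaction between different blocks. For signs $\varepsilon_1,\dots,\varepsilon_M$ let $D_\varepsilon=\sum_{n\le M}\varepsilon_nR_{B_n}$; then $\|D_\varepsilon\|\le K$, $D_\varepsilon y_n=\varepsilon_ny_n$ for $n\le M$ and $D_\varepsilon y_n=0$ for $n>M$. Hence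
\[
\mathbb E\,D_\varepsilon PD_\varepsilon x=\mathbb E\sum_{n,l\le M}\varepsilon_n\varepsilon_l\,f_n(R_{B_l}x)\,y_n=\sum_{n\le M}f_n(R_{B_n}x)\,y_n=:Q_Mx ,
\]
and $\|Q_M\|\le K^2\|P\|$. For finitely supported $x$ the sequence $(Q_Mx)_M$ is eventually constant, so $Q_M$ converges strongly to a bounded operator $Q$ with values in $[y_n]$, and $Qx_{i_n}=b_{i_n}y_n$. The diagonal operator $Wx=\sum_nx_{i_n}^*(x)(a_{i_n}b_{i_n})^{-1}x_{i_n}$ has multipliers of modulus at most $1/\delta$, so it is bounded, and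
\[
QWx=\sum_nx_{i_n}^*(x)\,a_{i_n}^{-1}\,y_n .
\]
Since $x_{i_n}^*(y_n)=a_{i_n}$ and $x_{i_n}^*(y_l)=0$ for $l\ne n$, we have $QWy_n=y_n$, so $QW$ is a projection onto $[y_n]$. Its kernel is $\{x:x_{i_n}^*(x)=0\text{ for all }n\}=[x_i:i\notin\{i_1,i_2,\dots\}]$. Both this kernel and $(I-P)(X)$ are isomorphic to $X/[y_n]$. Finally, if $|B_n|\le\ell$ for all $n$, then $\sum_{i\in B_n}a_ib_i=1$ forces $\delta\ge1/\ell$.
\end{proof}

A counterexample must therefore have unbounded block lengths and $\delta=0$. The simplest candidate is the averaging projection, with $a_i=1$ and $b_i=1/|B_n|$. In $\ell_p$ it is not a counterexample, and the reason shows what has to be destroyed.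

Let $1<p<\infty$ and $k\ge2$. In $\ell_p^k$ let $y=\sum_je_j$, $\mathcal H=\{g:\sum_jg_j=0\}$ and $\mathcal H_i=\{f:f_i=0\}$. For $f\in\mathcal H_i$ put $\sigma(f)=(k-1)^{-1}\sum_jf_j$ and
\begin{equation}\label{eq:Phi}
\Phi_if=f-\sigma(f)(y-e_i)+\sigma(f)(k-1)^{1/p}\,(e_i-y/k)\in\mathcal H .
\end{equation}
H\"older's inequality gives $|\sigma(f)|(k-1)^{1/p}\le\|f\|_p$; also $\|y-e_i\|_p=(k-1)^{1/p}$ and $\|e_i-y/k\|_p\le2$. Hence $\|\Phi_if\|_p\le4\|f\|_p$. Conversely, the $i$-th coordinate of $g=\Phi_if$ is $\sigma(f)(k-1)^{1/p}(1-1/k)$, so $|\sigma(f)|(k-1)^{1/p}\le2\|g\|_p$, and solving \eqref{eq:Phi} for the term $f$ gives $\|f\|_p\le(1+2+4)\|g\|_p$. Thus $\Phi_i$ is an isomorphism of $\mathcal H_i$ onto $\mathcal H$ with constants independent of $k$. Applying it in every block of length at least $2$, we see that for the averaging projection on $\ell_p$ the complement is isomorphic to the span of the unit vectors that remain after one deletion per block, whatever the block lengths.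

For large $k$, the map $\Phi_i$ sends a vector close to $k^{-1/p}y$ to a vector close to $e_i$ and fixes a subspace of codimension one. It can be applied in all blocks at once because in $\ell_p$ the normalized block vectors $k^{-1/p}y_n$ and the deleted unit vectors are equivalent sequences. We want a norm in which this equivalence fails for every choice of the deleted coordinates, while averaging stays bounded. Arrange $N$ blocks of length $k$ as an $N\times k$ array, call the column index $i$ the \emph{type} of a coordinate, and measure $f$ by $\sum_{n,i}M_i(|f_{n,i}|)$ with one Orlicz function $M_i$ for each type. Averaging is bounded as soon as $M_i(t)\ge t^p$ and $\sum_iM_i(t)\le2kt^p$. This budget allows one of the $M_i$, at each size of $t$, to be as large as $kt^p$. We give each type its own scale at which it spends the whole budget.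

\section{The space and the projection}\label{sec:space}

\subsection{Orlicz functions with one bump}

Let $1<\tau<p<2$, let $k\ge2$ be an integer and let $0<a\le\frac12$. Put $A=2k^{\frac1{2-p}+\frac1{p-\tau}}$, let $\Xi$ be an integer with $\Xi^{1/p}\ge(4k^2A/a)^2$, and define for $1\le i\le k$
\[
s_i=\Xi^i,\qquad t_i=4(ks_i)^{-1/p},\qquad I_i=\big[a\,s_i^{-1/p},\,a^{-1}s_i^{-1/p}\big],
\]
\[
\theta_i(u)=\max\Big\{1,\;k\min\big\{1,(2u/t_i)^{2-p},(t_i/u)^{p-\tau}\big\}\Big\},\qquad M_i(t)=p\int_0^tu^{p-1}\theta_i(u)\,du .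
\]
The density $\theta_i$ is a bump of height $k$ at $t_i$ (Figure~\ref{fig:bumps}). The integer $s_i$ is the number of coordinates at which the bump is felt, and $I_i$ is a window of values on which all other types behave like $t^p$. The slopes $2-p$ and $p-\tau$ of the sides of the bump are the steepest ones compatible with property (e) below.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[->] (0,0) -- (10.4,0) node[right] {$\log u$};
\draw[dotted] (0,0.5) node[left] {$1$} -- (10,0.5);
\draw[dotted] (0,2) node[left] {$k$} -- (10,2);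
\draw[thick,dashed] (0.8,0.5) -- (1.4,2) -- (1.7,2) -- (2.5,0.5);
\draw[thick] (0,0.5) -- (4.1,0.5) -- (4.7,2) -- (5,2) -- (5.8,0.5) -- (10,0.5);
\draw[thick,dashed] (7.9,0.5) -- (8.5,2) -- (8.8,2) -- (9.6,0.5);
\draw (1.7,0.08) -- (1.7,-0.08) node[below] {$t_{i+1}$};
\draw (5,0.08) -- (5,-0.08) node[below] {$t_i$};
\draw (8.8,0.08) -- (8.8,-0.08) node[below] {$t_{i-1}$};
\draw[line width=2pt] (3.6,0) -- (7,0);
\node[below] at (6.4,-0.05) {$I_i$};
\end{tikzpicture}
\caption{The densities $\theta_i$ (solid) and $\theta_{i+1},\theta_{i-1}$ (dashed), with both axes logarithmic and not to scale. Each density equals $k$ just below its own scale and $1$ far from it. The window $I_i$ meets no bump other than the $i$-th.}\label{fig:bumps}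
\end{figure}

\begin{lemma}\label{lem:bump}
For $1\le i\le k$ and $t\ge0$:
\begin{enumerate}
\item[(a)] $t^p\le M_i(t)\le kt^p$ and $\sum_{j\le k}M_j(t)\le2kt^p$;
\item[(b)] $M_i(1)\le2$;
\item[(c)] $M_j(t)\le2t^p$ if $t\in I_i$ and $j\ne i$;
\item[(d)] $M_i(t_i)\ge2/s_i$;
\item[(e)] $s\mapsto M_i(s^{1/2})$ is concave, and $s\mapsto M_i(s^{1/r})$ is convex for $1\le r\le\tau$;
\item[(f)] $s_i\ge2/a$.
\end{enumerate}
\end{lemma}

\begin{proof}
We have $1\le\theta_i\le k$ and $\theta_i=k$ on $[t_i/2,t_i]$. If $u\le t_i/A$ then $k(2u/t_i)^{2-p}\le1$, and if $u\ge At_i$ then $k(t_i/u)^{p-\tau}\le1$; so $\theta_i=1$ off $[t_i/A,At_i]$, and $M_i(t)\le t^p+k(At_i)^p$ for all $t$. Put $\bar A=4k/a$. Then $t_j/t_i\le\Xi^{-1/p}\le(kA\bar A)^{-2}$ for $j>i$.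

(a) The intervals $[t_i/A,At_i]$ are pairwise disjoint because $t_j/t_i<A^{-2}$ for $j>i$. Hence $\sum_j\theta_j\le k+(k-1)$, and we integrate.

(b), (f) Since $\Xi\ge\Xi^{1/p}\ge(4A/a)^2$, we have $s_i\ge2/a$ and $M_i(1)\le1+k(At_i)^p=1+(4A)^p/s_i\le2$.

(c) Since $s_i^{-1/p}=k^{1/p}t_i/4$, we have $I_i\subset[t_i/\bar A,\bar At_i]$. Let $t\in I_i$. If $j<i$, then $t\le\bar A(kA\bar A)^{-2}t_j\le t_j/A$, so $M_j(t)=t^p$. If $j>i$, then $t\ge(kA\bar A)^2t_j/\bar A\ge kAt_j$, so $M_j(t)\le t^p+k(t/k)^p\le2t^p$.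

(d) $M_i(t_i)\ge kt_i^p(1-2^{-p})\ge\frac12kt_i^p=\frac12\,4^p/s_i\ge2/s_i$.

(e) The derivative of $M_i(s^{1/r})$ is $\frac pr\,u^{p-r}\theta_i(u)$ with $u=s^{1/r}$. The function $u^{p-2}\theta_i(u)$ is built by $\max$ and $\min$ from positive multiples of $u^{p-2}$, $1$ and $u^{\tau-2}$, so it is nonincreasing. The function $u^{p-\tau}\theta_i(u)$ is built from positive multiples of $u^{p-\tau}$, $u^{2-\tau}$ and $1$, so it is nondecreasing, and it remains so after multiplication by $u^{\tau-r}$.
\end{proof}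

\subsection{The parameters}\label{sub:parameters}

The space is a union of finite arrays, called \emph{groups}. The $m$-th group is designed to exclude every unconditional basis of the complement whose constants, in the sense of Section~\ref{sec:factor}, are at most $m$. Fix
\[
1<q_1<p_1<q_2<p_2<\dots<\tfrac32 .
\]
For $m\ge1$ put $C=m$, $p=p_m$, and choose the following constants in the order given. They depend only on $m$ and on the two sequences, and the dependence on $m$ is suppressed. The numbers $\eta_j\in(0,1)$ are thresholds that separate large from small matrix entries, and $\Delta_j$, $L_0$ bound the numbers of large entries; the reader may return to the list when the constants appear in Section~\ref{sec:inside}.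
\begin{itemize}
\item $k=k_m=10^{24}C^{24}$;
\item $4C^4\eta_1^{1/4}\le10^{-3}k^{-2}$, $\ \Delta_1=(2C^3/\eta_1)^{q_1^*}$, $\ K=\Delta_1(4C^2/\eta_1)^2$;
\item $C(kK)^{1/2}\eta_2^{1/4}\le10^{-3}k^{-1}$, $\ \Delta_2=(Ck/\eta_2)^{p^*}$;
\item $4C^4\eta_3^{1/2}\le10^{-4}k^{-1}$, $\ L_0=\lceil(2C^2/\eta_3)^2\rceil$, $\ \Delta_3=(\Delta_2^2+1)(C^2k/\eta_3)^{p^*}$;
\item $\Delta_4=1+\Delta_2^2+L_0\Delta_3+\Delta_1^2\Delta_2^2$, $\ a=\min\{\eta_1\eta_2/(8C^2),\,1/L_0\}$.
\end{itemize}
Let $s_i,t_i,I_i$ and $M_{m,i}$ $(1\le i\le k)$ be given by Lemma~\ref{lem:bump} for $\tau=q_m$ and these $p,k,a$. Finally, choose the number $N=N_m$ of blocks by induction on $m$. With $d=\sum_{l<m}k_lN_l$, $q=q_{m+1}>p$ and $D=kN$, we require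
\begin{align}
32C^4D^{1-(1/p-1/q)}+8C^4dk\,D^{1/2}&\le\frac N{100k},\tag{N1}\label{N1}\\
2C^2d+C^2(12800\,C^8k)^{q^*}D^{q^*/p^*}&\le\frac N{20},\tag{N2}\label{N2}\\
4C^4L_0\Delta_4s_k&\le\frac N{100k}.\tag{N3}\label{N3}
\end{align}
All large $N$ satisfy these conditions, because $1/p>1/q$ and $q^*<p^*$ make each left side $o(N)$.

\subsection{The space $X$}

Let $\Gamma_m=\{(m,n,i):n\le N_m,\ i\le k_m\}$ be the $m$-th group, $\Gamma=\bigcup_m\Gamma_m$ and $M_{(m,n,i)}=M_{m,i}$. For a scalar function $f$ on $\Gamma$ put $\rho(f)=\sum_{\gamma\in\Gamma}M_\gamma(|f_\gamma|)$, and define the Musielak--Orlicz sequence space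
\[
X=\{f:\rho(f)<\infty\},\qquad\|f\|=\inf\{\lambda>0:\rho(f/\lambda)\le1\}.
\]

\begin{lemma}\label{lem:X}
$X$ is a Banach space, $|f|\le|g|$ with $g\in X$ implies $\|f\|\le\|g\|$, and the unit vectors $(e_\gamma)$ form a $1$-unconditional basis. For $f\in X$:
\begin{enumerate}
\item[(a)] $\rho(f/\|f\|)=1$ if $f\ne0$, and $\rho(f)$ lies between $\|f\|$ and $\|f\|^2$. In particular $\|f\|\le1$ if and only if $\rho(f)\le1$; $\|f\|\ge1$ if and only if $\rho(f)\ge1$; and $\|f\|\le1+\rho(f)$.
\item[(b)] $|f_\gamma|\le\|f\|$ and $\|e_\gamma\|\le2$.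
\item[(c)] If $f$ is supported in $\Gamma_m$, then $\|f\|_{p_m}\le\|f\|\le k_m^{1/p_m}\|f\|_{p_m}$.
\end{enumerate}
\end{lemma}

\begin{proof}
Each $M_\gamma$ is continuous, strictly increasing, vanishes at $0$, and by Lemma~\ref{lem:bump}(e) it is convex while $M_\gamma(\sqrt{\,\cdot\,})$ is concave. Hence $\lambda^2M_\gamma(t)\le M_\gamma(\lambda t)\le\lambda M_\gamma(t)$ for $0\le\lambda\le1$, and the same holds for $\rho$. So $X$ is closed under scalar multiples, and by convexity of $\rho$ it is a vector space on which $\|\cdot\|$ is the Minkowski functional of the convex balanced set $\{\rho\le1\}$; it is monotone in $|f|$. For $f\ne0$, $\lambda\mapsto\rho(f/\lambda)$ is continuous by dominated convergence and decreases strictly from $\infty$ to $0$, which gives $\rho(f/\|f\|)=1$. Applying the two-sided inequality to $f/\|f\|$ with $\lambda=\|f\|$ if $\|f\|\le1$, and to $f$ with $\lambda=1/\|f\|$ if $\|f\|\ge1$, gives the rest of (a). Parts (b) and (c) follow from Lemma~\ref{lem:bump}(a) and from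 $M_\gamma(\frac12)\le\frac12M_\gamma(1)\le1$. A Cauchy sequence $(f^l)$ converges coordinatewise to some $f$ by (b), and Fatou's lemma gives $\rho((f^l-f)/\epsilon)\le\liminf_{l'}\rho((f^l-f^{l'})/\epsilon)\le1$ for large $l$; so $X$ is complete. If $f\in X$ and $F$ increases to $\Gamma$ through finite sets, then $\rho(f-R_Ff)\to0$, so $\|f-R_Ff\|\to0$ by (a). With monotonicity this shows that $(e_\gamma)$ is a $1$-unconditional basis.
\end{proof}

Order $\Gamma$ lexicographically. The sets $B_{m,n}=\{(m,n,i):i\le k_m\}$ are then consecutive intervals, and $y_{m,n}=\sum_{i\le k_m}e_{(m,n,i)}$ is a block basis with all coefficients $1$. Let $Pf$ be the function that equals, on each $B_{m,n}$, the average $\bar f_{m,n}$ of $f$ over $B_{m,n}$. By Lemma~\ref{lem:bump}(a) and convexity of $t^{p_m}$,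
\[
\sum_iM_{m,i}(|\bar f_{m,n}|)\le2k_m|\bar f_{m,n}|^{p_m}\le2\sum_i|f_{(m,n,i)}|^{p_m}\le2\sum_iM_{m,i}(|f_{(m,n,i)}|).
\]
So $\rho(Pf)\le2\rho(f)$, and $\rho(Pf/2)\le\frac12\rho(Pf)\le1$ when $\|f\|\le1$. Thus $\|P\|\le2$. The operator $P$ fixes each $y_{m,n}$, and $Pf=\sum\bar f_{m,n}y_{m,n}$ by the basis expansion, so $P$ is a projection onto $[y_{m,n}]$. In the notation of Section~\ref{sec:positive}, $|a_ib_i|=1/k_m$ on $B_{m,n}$, which tends to $0$ as Proposition~\ref{prop:positive} requires.

\subsection{A test case}\label{sub:test}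

Fix $m$ and drop it from the notation. For a set $W$ of $s=s_i$ blocks in $\Gamma_m$ and $j\ne i$,
\begin{equation}\label{eq:scale}
\Big\|\sum_{n\in W}e_{(n,i)}\Big\|\ge\tfrac14(ks)^{1/p},\qquad\Big\|\sum_{n\in W}e_{(n,j)}\Big\|\le2s^{1/p},\qquad\Big\|\sum_{n\in W}y_n\Big\|\le2(ks)^{1/p}.
\end{equation}
Indeed, $sM_i(t_i)\ge2$; the value $t=\frac12s^{-1/p}$ lies in $I_i$, so $sM_j(t)\le2^{1-p}\le1$; and $s\sum_jM_j(t)\le2kst^p\le1$ for $t=\frac12(ks)^{-1/p}$. At the scale $s_i$, type $i$ is heavier by a factor of order $k^{1/p}$ than every other type and than the normalized block vectors.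

Now take the basis of $\ker P$ that works in $\ell_p$. In each block $n$ choose a type $i(n)$ to delete, and let $v_{n,j}$ be the vector $\Phi_{i(n)}e_j$, $j\ne i(n)$, placed in block $n$. Some type $i$ is deleted in at least $N/k$ blocks, and $N/k\ge s_i$ by \eqref{N3}; let $W$ be a set of $s=s_i$ such blocks. By \eqref{eq:Phi}, $\Phi_i(y-e_i)=(k-1)^{1/p}(e_i-y/k)$, whose $i$-th coordinate is at least $k^{1/p}/4$. Therefore
\[
\Big\|\sum_{n\in W}\sum_{j\ne i}v_{n,j}\Big\|\ge\tfrac1{16}\,k^{1/p}(ks)^{1/p}.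
\]
Choose signs $\varepsilon_j$, $j\ne i$, with $|\sum_j\varepsilon_j|\le1$. Then $|\sigma(\sum_j\varepsilon_je_j)|\le1/(k-1)$, so each of the three terms of \eqref{eq:Phi} has coordinates of modulus at most $1$, and
\[
\Big\|\sum_{n\in W}\sum_{j\ne i}\varepsilon_jv_{n,j}\Big\|\le3\Big\|\sum_{n\in W}y_n\Big\|\le6(ks)^{1/p}.
\]
The unconditional constant of $(v_{n,j})$ is at least $k^{1/p}/96$, which tends to infinity with $m$.

The mechanism is a shortage. The kernel of $P$ in $\Gamma_m$ contains the $kN$ vectors $e_{(n,i)}-y_n/k$, each close to a unit vector, but has dimension only $(k-1)N$. About $N/k$ unit vectors of some type $i$ must be expressed through basis vectors that live mainly on other types. Unconditionality then bounds the norm of a heavy vector by the norm of a light one.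

An arbitrary unconditional basis need not respect groups, blocks or types, and its coordinates can have any size. The proof deals with these points in turn. Section~\ref{sec:separate} shows that, up to an error of small trace norm, $I-P$ on $\Gamma_m$ factors through at most $(k-1)N+N/10$ basis vectors. Section~\ref{sec:inside} assigns types to these vectors and finds a type $i$ and a subspace of dimension of order $N/k$ of type-$i$ vectors on which almost the identity factors through basis vectors with substantial mass off type $i$. After small entries are discarded, this forces a sparse $N\times N$ matrix to have squared Hilbert--Schmidt norm at least of order $N/k$. The comparison \eqref{eq:scale}, in a robust form, shows that most of its entries are at most of order $k^{-1/p}$, so that the squared norm is at most of order $Nk^{-2/p}$. Since $p<2$, the two bounds are incompatible for large $k$.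

\section{Tools}\label{sec:tools}

\subsection{Averages over signs}

\begin{lemma}[Khintchine's inequality]\label{lem:khintchine}
For scalars $a_1,\dots,a_n$, $\big(\sum|a_l|^2\big)^{1/2}\le2\,\mathbb E\big|\sum\varepsilon_la_l\big|$.
\end{lemma}

\begin{proof}
Let $\xi=\sum\varepsilon_la_l$ and $\sigma^2=\mathbb E|\xi|^2=\sum|a_l|^2$. Expanding $\xi^2\bar\xi^{\,2}$ and keeping the terms whose indices pair up gives $\mathbb E|\xi|^4=2\sigma^4+|\sum a_l^2|^2-2\sum|a_l|^4\le3\sigma^4$. By H\"older's inequality $\sigma^2\le(\mathbb E|\xi|)^{2/3}(\mathbb E|\xi|^4)^{1/3}$, so $\sigma\le\sqrt3\,\mathbb E|\xi|$.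
\end{proof}

\begin{lemma}\label{lem:signs}
Let $f_1,\dots,f_n\in X$ and $\sigma=(\sum|f_l|^2)^{1/2}$, computed coordinatewise.
\begin{enumerate}
\item[(a)] $\frac12\|\sigma\|\le\mathbb E\|\sum\varepsilon_lf_l\|\le2\|\sigma\|$.
\item[(b)] If all $f_l$ are supported in $\bigcup_{j\ge h}\Gamma_j$ and $r=q_h$, then $\mathbb E\|\sum\varepsilon_lf_l\|\le2(\sum\|f_l\|^r)^{1/r}$.
\item[(c)] $\|\sigma\|\ge(\sum\|f_l\|^2)^{1/2}$.
\end{enumerate}
\end{lemma}

\begin{proof}
We may assume $c_l=\|f_l\|>0$ for all $l$. Jensen's inequality for the concave functions $M_\gamma(\sqrt{\,\cdot\,})$ gives $\mathbb E\rho(\sum\varepsilon_lf_l)\le\rho(\sigma)$, so $\mathbb E\|\sum\varepsilon_lf_l\|\le1+\rho(\sigma)$ by Lemma~\ref{lem:X}(a).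

(a) For the right inequality normalize $\|\sigma\|=1$, so that $\rho(\sigma)=1$. For the left one, $\sigma\le2\,\mathbb E|\sum\varepsilon_lf_l|$ coordinatewise by Lemma~\ref{lem:khintchine}; take norms and use the triangle inequality.

(b) Normalize $\sum c_l^r=1$. Since $r\le2$ and $M_\gamma(s^{1/r})$ is convex for $\gamma\in\Gamma_j$, $j\ge h$,
\begin{equation}\label{eq:convex}
\rho(\sigma)\le\rho\Big(\big(\sum|f_l|^r\big)^{1/r}\Big)=\rho\Big(\big(\sum c_l^r|f_l/c_l|^r\big)^{1/r}\Big)\le\sum c_l^r\rho(f_l/c_l)=1 .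
\end{equation}

(c) Normalize $\sum c_l^2=1$. Concavity gives $\rho(\sigma)=\rho\big((\sum c_l^2|f_l/c_l|^2)^{1/2}\big)\ge\sum c_l^2\rho(f_l/c_l)=1$.
\end{proof}

The next lemma removes off-diagonal parts of an operator at no cost, as in the proof of Proposition~\ref{prop:positive}.

\begin{lemma}[Extraction]\label{lem:extract}
Let $V:Y_1\to Y_2$ be a bounded operator between spaces with $1$-unconditional bases, and let $(\Omega_n)$ and $(\Psi_n)$ be finite families of pairwise disjoint sets of coordinates of $Y_1$ and $Y_2$. Then $\|\sum_nR_{\Psi_n}VR_{\Omega_n}\|\le\|V\|$.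
\end{lemma}

\begin{proof}
The operator equals $\mathbb E\,(\sum_n\varepsilon_nR_{\Psi_n})V(\sum_n\varepsilon_nR_{\Omega_n})$, and the outer factors have norm at most $1$.
\end{proof}

\subsection{Matrices and graphs}

For a finite matrix $A$, regarded as an operator between Euclidean spaces, $\|A\|_{\mathrm{op}}$, $\|A\|_{\mathrm{HS}}$ and $\|A\|_{\mathrm{tr}}$ are the largest singular value, the $\ell_2$-norm of the entries, and the sum of the singular values. We use the standard inequalities
\[
|\operatorname{tr}(AB)|\le\|A\|_{\mathrm{tr}}\|B\|_{\mathrm{op}},\qquad|\operatorname{tr}(AB)|\le\|A\|_{\mathrm{HS}}\|B\|_{\mathrm{HS}},\qquad\|AB\|_{\mathrm{HS}}\le\|A\|_{\mathrm{HS}}\|B\|_{\mathrm{op}},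
\]
$\|A\|_{\mathrm{tr}}\le\operatorname{rank}(A)\|A\|_{\mathrm{op}}$, and the triangle inequality for $\|\cdot\|_{\mathrm{tr}}$. Writing $A$ as a sum of matrices with one nonzero row shows that $\|A\|_{\mathrm{tr}}$ is at most the sum of the $\ell_2$-norms of the rows. An orthogonal projection $Q$ of rank $\nu$ has $\|Q\|_{\mathrm{HS}}=\sqrt\nu$.

\begin{lemma}[Thresholding]\label{lem:threshold}
Let $1<p<\frac32$, $0<\eta<1$, and let $A$ have $n$ columns, each with $\sum_a|A_{ab}|^p\le c$. Write $A=A^++A^-$, where $A^+$ keeps the entries of modulus at least $\eta$. Then $\|A^-\|_{\mathrm{HS}}^2\le\eta^{1/2}cn$, and each column of $A^+$ has at most $c\eta^{-p}$ nonzero entries.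
\end{lemma}

\begin{proof}
If $|x|<\eta$ then $|x|^2\le\eta^{2-p}|x|^p\le\eta^{1/2}|x|^p$, and if $|x|\ge\eta$ then $1\le\eta^{-p}|x|^p$.
\end{proof}

Finally, if every vertex of a finite graph has at most $\Delta$ neighbors, then coloring the vertices one at a time with a color not used by their neighbors splits the graph into at most $\Delta+1$ classes without internal edges. We call this \emph{greedy coloring}.

\section{Factoring through an unconditional basis}\label{sec:factor}

Assume, for a contradiction, that $(I-P)(X)$ has an unconditional basis. After renorming and normalizing, there are a space $U$ with a normalized $1$-unconditional basis $(u_b)_{b\in J}$ and an isomorphism $V$ of $(I-P)(X)$ onto $U$. Put $T=V(I-P):X\to U$ and $S=V^{-1}:U\to X$. Then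
\[
ST=I-P,\qquad TS=I_U .
\]
Fix an integer $m\ge\max(\|S\|,\|T\|,1)$. From now on $C=m$ and all constants of Section~\ref{sub:parameters} refer to this $m$; thus $\|S\|,\|T\|\le C$. The coefficient functionals satisfy $\|u_b^*\|\le1$ and $\|e_a^*\|\le1$, while $\|Su_b\|\le C$ and $\|Te_a\|\le2C$. For $a\in\Gamma$ and $b\in J$ put
\[
S_{ab}=e_a^*(Su_b),\qquad T_{ba}=u_b^*(Te_a),\qquad\mu_{ab}=S_{ab}T_{ba}.
\]
The support of $Su_b$ says little about where $u_b$ ``lives'', since a coordinate of $Su_b$ may be ignored by $T$. The products $\mu_{ab}$, which generalize the numbers $a_ib_i$ of Section~\ref{sec:positive}, record the part that returns to $u_b$. We regard $a\mapsto\mu_{ab}$ as a scalar measure $\mu_b$ on $\Gamma$: for $\Lambda\subset\Gamma$ let $\mu_b(\Lambda)=\sum_{a\in\Lambda}\mu_{ab}$ and $|\mu_b|(\Lambda)=\sum_{a\in\Lambda}|\mu_{ab}|$. Then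
\begin{equation}\label{eq:mass}
\mu_b(\Gamma)=1,\qquad|\mu_b|(\Gamma)\le C^2,\qquad\sum_{b\in J}|\mu_{ab}|\le2C^2 .
\end{equation}
Indeed, $\mu_b(\Gamma)=u_b^*TSu_b$; next, $|\mu_b|(\Gamma)=u_b^*T(g\,Su_b)$ for a suitable unimodular function $g$ on $\Gamma$; and $\sum_b|\mu_{ab}|=e_a^*SD_\omega Te_a$ for a diagonal operator $D_\omega$ on $U$ with unimodular multipliers.

The following lemma is the main use of unconditionality in $U$. It says that the norm of a vector of $U$ can be bounded from above by looking, for each $b$ separately, only at a part of $\Gamma$ that carries a fixed fraction of $\mu_b$.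

\begin{lemma}\label{lem:transfer}
Let $F\subset J$ be finite, let $c_b$ be scalars and $g_b$ functions on $\Gamma$ with $|g_b|\le1$, and suppose that $|\sum_ag_b(a)\mu_{ab}|\ge\lambda>0$ for $b\in F$. Then
\[
\Big\|\sum_{b\in F}c_bu_b\Big\|\le\frac C\lambda\,\mathbb E\Big\|\sum_{b\in F}\varepsilon_bc_b\,g_b\,Su_b\Big\|.
\]
\end{lemma}

\begin{proof}
Let $\lambda_b=\sum_ag_b(a)\mu_{ab}=u_b^*T(g_bSu_b)$, and let $D_\varepsilon$ be the diagonal operator on $U$ with multipliers $\varepsilon_b$ on $F$ and $0$ off $F$. The coefficient of $u_b$ in $D_\varepsilon T\sum_{b'}\varepsilon_{b'}c_{b'}g_{b'}Su_{b'}$ is $\sum_{b'}\varepsilon_b\varepsilon_{b'}c_{b'}u_b^*T(g_{b'}Su_{b'})$, with expectation $c_b\lambda_b$. So $\|\sum_Fc_b\lambda_bu_b\|\le C\,\mathbb E\|\sum_F\varepsilon_bc_bg_bSu_b\|$. Now apply the diagonal operator on $U$ with multipliers $\lambda/\lambda_b$ on $F$.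
\end{proof}

In the other direction, $\|\sum_Fc_bu_b\|=\|\sum_F\varepsilon_bc_bu_b\|$ for all signs, so Lemma~\ref{lem:signs}(a) gives
\begin{equation}\label{eq:lower}
\Big\|\Big(\sum_{b\in F}|c_bSu_b|^2\Big)^{1/2}\Big\|\le2\,\mathbb E\Big\|S\sum_{b\in F}\varepsilon_bc_bu_b\Big\|\le2C\Big\|\sum_{b\in F}c_bu_b\Big\|.
\end{equation}
By Lemma~\ref{lem:signs}(c) and $\|Su_b\|\ge1/C$, which follows from $TSu_b=u_b$, the left side is at least $C^{-1}(\sum_F|c_b|^2)^{1/2}$. Taking $c_b=T_{ba}$, using $\|R_FTe_a\|\le2C$ and letting $F$ increase to $J$, we obtain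
\begin{equation}\label{eq:T2}
\sum_{b\in J}|T_{ba}|^2\le16C^6\qquad(a\in\Gamma).
\end{equation}

\section{Reduction to one group}\label{sec:separate}

Let $\Gamma_<=\bigcup_{l<m}\Gamma_l$, $\Gamma_>=\bigcup_{l>m}\Gamma_l$, $R=R_{\Gamma_m}$ and $R_>=R_{\Gamma_>}$; thus $|\Gamma_<|=d$ and $|\Gamma_m|=D$. We sort the basis vectors by the location of their mass:
\[
J_<=\{b:|\mu_b(\Gamma_<)|\ge\tfrac14\},\qquad J_>=\{b\notin J_<:|\mu_b(\Gamma_>)|\ge\tfrac14\},\qquad J_\bullet=J\setminus(J_<\cup J_>).
\]
Then $|\mu_b(\Gamma_m)|\ge\frac12$ on $J_\bullet$. Summing the last inequality of \eqref{eq:mass} over $a\in\Gamma_<$ and over $a\in\Gamma_m$ gives $|J_<|\le8C^2d$ and $|J_\bullet|\le4C^2D$.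

The earlier groups are harmless because $d$ is small compared with $N$. The later groups are harmless because the exponents interlace: random sums of $n$ bounded vectors have norm at most of order $n^{1/q}$ on $\Gamma_>$, by Lemma~\ref{lem:signs}(b), whereas on $\Gamma_m$ the norm dominates the $\ell_p$-norm with $p<q$.

\begin{lemma}\label{lem:error}
The $D\times D$ matrix $\mathcal E=RSR_{J_<\cup J_>}TR$ satisfies $\|\mathcal E\|_{\mathrm{tr}}\le N/(100k)$.
\end{lemma}

\begin{proof}
Let $x_\varepsilon=\sum_{a\in\Gamma_m}\varepsilon_ae_a$ and let $F\subset J_>$ be finite. Apply Lemma~\ref{lem:transfer} with $g_b=1_{\Gamma_>}$, $\lambda=\frac14$, $c_b=\sum_{a\in\Gamma_m}\varepsilon_aT_{ba}$ and independent signs $\varepsilon'$: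
\[
\|R_FTx_\varepsilon\|\le4C\,\mathbb E_{\varepsilon'}\Big\|\sum_{a\in\Gamma_m}\varepsilon_aY_a(\varepsilon')\Big\|,\qquad Y_a(\varepsilon')=R_>S\sum_{b\in F}\varepsilon'_bT_{ba}u_b .
\]
Here $\|Y_a(\varepsilon')\|\le C\|Te_a\|\le2C^2$, and $Y_a(\varepsilon')$ is supported in $\Gamma_>$. Averaging over $\varepsilon$ and using Lemma~\ref{lem:signs}(b) with $r=q$, we get $\mathbb E\|R_FTx_\varepsilon\|\le4C\cdot2\cdot2C^2D^{1/q}$. As $F$ increases to $J_>$, $R_FTx_\varepsilon\to R_{J_>}Tx_\varepsilon$ for each of the finitely many sign patterns, so $\mathbb E\|R_{J_>}Tx_\varepsilon\|\le16C^3D^{1/q}$. For $\mathcal E_>=RSR_{J_>}TR$ we bound the trace norm by the sum of the $\ell_2$-norms of the rows, and then use Lemma~\ref{lem:khintchine}, H\"older's inequality and Lemma~\ref{lem:X}(c):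
\[
\|\mathcal E_>\|_{\mathrm{tr}}\le2\,\mathbb E\|\mathcal E_>x_\varepsilon\|_1\le2D^{1-1/p}\,\mathbb E\|\mathcal E_>x_\varepsilon\|_p\le2D^{1-1/p}\cdot C\cdot16C^3D^{1/q}.
\]
The matrix $\mathcal E_<=RSR_{J_<}TR$ has rank at most $8C^2d$. On $\Gamma_m$ we have $\|x\|_2\le\|x\|_p\le\|x\|\le k\|x\|_p\le kD^{1/2}\|x\|_2$, so $\|\mathcal E_<\|_{\mathrm{op}}\le C^2kD^{1/2}$ and $\|\mathcal E_<\|_{\mathrm{tr}}\le8C^4dkD^{1/2}$. Now use \eqref{N1}.
\end{proof}

Let $\mathcal S=(S_{ab})_{a\in\Gamma_m,\,b\in J_\bullet}$ and $\mathcal T=(T_{ba})_{b\in J_\bullet,\,a\in\Gamma_m}$. From $RSTR=R(I-P)R$ we obtain a factorization by finite matrices,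
\begin{equation}\label{eq:factor}
\mathcal S\mathcal T=R(I-P)R-\mathcal E .
\end{equation}
The shortage argument needs $|J_\bullet|$ to fall short of $kN$ by a fixed multiple of $N$, which is far more precise than $|J_\bullet|\le4C^2D$. The trace of \eqref{eq:factor} counts $\sum_{J_\bullet}\mu_b(\Gamma_m)$, so we must show that the masses on $\Gamma_>$, each below $\frac14$, are much smaller on average.

\begin{lemma}\label{lem:count}
$|J_\bullet|\le(k-1)N+N/10$. In particular $|J_\bullet|\le D$.
\end{lemma}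

\begin{proof}
The diagonal entries of $R(I-P)R$ equal $1-1/k$, so \eqref{eq:factor} gives $\sum_{J_\bullet}\mu_b(\Gamma_m)=(k-1)N-\operatorname{tr}\mathcal E$. Since $\mu_b(\Gamma)=1$ and $\sum_b|\mu_b(\Gamma_<)|\le2C^2d$,
\[
|J_\bullet|\le(k-1)N+\|\mathcal E\|_{\mathrm{tr}}+2C^2d+\sum_{b\in J_\bullet}|\mu_b(\Gamma_>)| .
\]
Let $\epsilon=1/(400C^2k)$ and $F=\{b\in J_\bullet:|\mu_b(\Gamma_>)|\ge\epsilon\}$. Lemma~\ref{lem:transfer} with $g_b=1_{\Gamma_>}$, $c_b=1$, followed by Lemma~\ref{lem:signs}(b), gives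
\[
\Big\|\sum_Fu_b\Big\|\le\frac C\epsilon\,\mathbb E\Big\|\sum_F\varepsilon_bR_>Su_b\Big\|\le\frac{2C^2}\epsilon|F|^{1/q}.
\]
On the other hand the vectors $u_b$, $b\in F$, have mass at least $\frac12$ on $\Gamma_m$. By the Cauchy--Schwarz inequality with \eqref{eq:T2}, Lemma~\ref{lem:khintchine}, H\"older's inequality and Lemma~\ref{lem:X}(c),
\[
\frac{|F|}2\le\sum_{a\in\Gamma_m}\sum_{b\in F}|S_{ab}||T_{ba}|\le4C^3\sum_{a\in\Gamma_m}\Big(\sum_{b\in F}|S_{ab}|^2\Big)^{1/2}\le8C^3D^{1/p^*}\,\mathbb E\Big\|RS\sum_F\varepsilon_bu_b\Big\|_p ,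
\]
and the right side is at most $16C^6\epsilon^{-1}D^{1/p^*}|F|^{1/q}$. So $|F|\le(12800\,C^8k)^{q^*}D^{q^*/p^*}$. Since $|\mu_b(\Gamma_>)|\le C^2$ always, $\sum_{J_\bullet}|\mu_b(\Gamma_>)|\le\epsilon\cdot4C^2D+C^2|F|=N/100+C^2|F|$. By Lemma~\ref{lem:error} and \eqref{N2}, the excess over $(k-1)N$ is at most $\frac N{100k}+\frac N{100}+\frac N{20}\le\frac N{10}$.
\end{proof}

\section{The shortage inside the group}\label{sec:inside}

\subsection{Large entries of $\mathcal S$}

The comparison of types in Lemma~\ref{lem:bump}(c) holds only for values in the window $I_i$, which was fixed before the basis was given. A vector whose coordinates have widely different sizes can meet the bumps of other types. We therefore keep only matrix entries above thresholds that depend on $m$ alone. This also makes the matrices sparse. For $b\in J_\bullet$ put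
\[
\Lambda_b=\{a\in\Gamma_m:|S_{ab}|\ge\eta_1\},\qquad J_{\mathrm d}=\{b\in J_\bullet:|\mu_b|(\Gamma_m\setminus\Lambda_b)\ge\tfrac18\}.
\]

\begin{lemma}\label{lem:large}
\begin{enumerate}
\item[(a)] $\|\mathcal S\|_{\mathrm{HS}}^2\le C^2D$, $|J_{\mathrm d}|\le N/(100k)$, and $|\mu_b|(\Lambda_b)\ge\frac38$ for $b\in J_\bullet\setminus J_{\mathrm d}$.
\item[(b)] $|\Lambda_b|\le\Delta_1$, and each $a\in\Gamma_m$ lies in at most $\Delta_1$ of the sets $\Lambda_b$.
\item[(c)] $\sum_{b\in J_\bullet\setminus J_{\mathrm d}}|T_{ba}|^p\le K$ for $a\in\Gamma_m$.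
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By Lemma~\ref{lem:X}(c), each of the at most $D$ columns of $\mathcal S$ has $\ell_p$-norm at most $\|Su_b\|\le C$. This gives the first bound, and Lemma~\ref{lem:threshold} with threshold $\eta_1$ gives $\|\mathcal S^-\|_{\mathrm{HS}}^2\le\eta_1^{1/2}C^2D$. Also $\|\mathcal T\|_{\mathrm{HS}}^2\le16C^6D$ by \eqref{eq:T2}. Hence
\[
\tfrac18|J_{\mathrm d}|\le\sum_{b\in J_\bullet}|\mu_b|(\Gamma_m\setminus\Lambda_b)\le\|\mathcal S^-\|_{\mathrm{HS}}\|\mathcal T\|_{\mathrm{HS}}\le4C^4\eta_1^{1/4}kN\le\frac N{1000k}.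
\]
For $b\in J_\bullet\setminus J_{\mathrm d}$, $|\mu_b|(\Lambda_b)\ge|\mu_b(\Gamma_m)|-\frac18\ge\frac38$.

(b) By Lemma~\ref{lem:threshold}, $|\Lambda_b|\le(C/\eta_1)^p\le\Delta_1$, since $p<q_1^*$. Let $F=\{b\in J_\bullet:a\in\Lambda_b\}$. For suitable unimodular $\omega_b$, using $TS=I_U$ and Lemma~\ref{lem:signs}(b) with $r=q_1$,
\[
\eta_1|F|\le\Big|e_a^*S\sum_F\omega_bu_b\Big|\le C\Big\|\sum_Fu_b\Big\|=C\,\mathbb E\Big\|TS\sum_F\varepsilon_bu_b\Big\|\le2C^3|F|^{1/q_1}.
\]
So $|F|\le\Delta_1$.

(c) For $b\in J_\bullet\setminus J_{\mathrm d}$ the set $\Lambda_b$ is nonempty by (a); choose $a(b)\in\Lambda_b$. By (b) the map $b\mapsto a(b)$ is at most $\Delta_1$-to-one. For scalars $c_b$, $b\in J_\bullet\setminus J_{\mathrm d}$, the square function $\sigma=(\sum_b|c_bSu_b|^2)^{1/2}$ satisfies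
\[
\sigma(a')^p\ge\eta_1^p\max_{a(b)=a'}|c_b|^p\ge\eta_1^p\Delta_1^{-1}\sum_{a(b)=a'}|c_b|^p
\]
at each $a'$ in the range of that map. Summing over $a'$ and using Lemma~\ref{lem:X}(c) and \eqref{eq:lower}, we get $\eta_1^p\Delta_1^{-1}\sum|c_b|^p\le\|\sigma\|^p\le(2C\|\sum c_bu_b\|)^p$. For $c_b=T_{ba}$ we have $\|\sum c_bu_b\|\le2C$, so $\sum|c_b|^p\le\Delta_1(4C^2/\eta_1)^p\le K$.
\end{proof}

Part (c) improves \eqref{eq:T2} from exponent $2$ to exponent $p$; this is what allows us to threshold $\mathcal T$ below.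

\subsection{A type with too few basis vectors}

Let $\Gamma^i=\{(m,n,i):n\le N\}$ be the set of coordinates of type $i$ in $\Gamma_m$.

\begin{lemma}\label{lem:type}
There are a type $i$ and a partition $J_\bullet=J'\cup J''$ with $J_{\mathrm d}\subset J''$, $|J''|\le N-0.8N/k$, and $|\mu_b|(\Lambda_b\setminus\Gamma^i)\ge\frac3{16}$ for all $b\in J'$.
\end{lemma}

\begin{proof}
Let $J(i)=\{b\in J_\bullet\setminus J_{\mathrm d}:|\mu_b|(\Lambda_b\setminus\Gamma^i)<\frac3{16}\}$. If $b\in J(i)$, then type $i$ carries more than half of $|\mu_b|(\Lambda_b)\ge\frac38$, so the sets $J(i)$ are pairwise disjoint. By Lemmas~\ref{lem:count} and \ref{lem:large}(a),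
\[
\sum_{i\le k}|J(i)\cup J_{\mathrm d}|\le|J_\bullet|+(k-1)|J_{\mathrm d}|\le(k-1)N+\tfrac N{10}+\tfrac N{100}\le kN-0.8N .
\]
Choose $i$ with the smallest term and put $J''=J(i)\cup J_{\mathrm d}$.
\end{proof}

Fix this $i$, write $s=s_i$ and $R_i=R_{\Gamma^i}$, and identify $\Gamma^i$ with $\{1,\dots,N\}$, writing $e_n$ and $T_{bn}$ accordingly. Let $\alpha=(T_{bn})_{b\in J',\,n\in\Gamma^i}$ and $\beta=(S_{ab})_{a\in\Gamma^i,\,b\in J'}$. The map $x\mapsto R_{J''}\mathcal Tx$ on $\mathbb K^N$ has rank at most $|J''|$, so its kernel $Z$ has dimension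
\[
\nu\ge0.8N/k .
\]
On $Z$ the factorization \eqref{eq:factor} passes through $J'$ alone. The subspace $Z$ need not be spanned by unit vectors, so we record this fact through a trace. Let $Q$ be the orthogonal projection of $\ell_2^N$ onto $Z$. For $x\in Z$ we have $\beta\alpha x=R_i\mathcal S\mathcal Tx$, and $R_iPx=x/k$ because $x$ has one coordinate in each block. Thus $\beta\alpha Q=(1-\frac1k)Q-R_i\mathcal ER_iQ$, and by Lemma~\ref{lem:error} and $N/k\le1.25\nu$,
\begin{equation}\label{eq:trace}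
|\operatorname{tr}(\beta\alpha Q)|\ge(1-\tfrac1k)\nu-\|\mathcal E\|_{\mathrm{tr}}\ge0.99\nu-0.0125\nu\ge0.9\nu .
\end{equation}

\subsection{Sparsification}

Split $\alpha=\alpha^++\alpha^-$ at the threshold $\eta_2$, put $H=\beta\alpha^+$, and split $H=H^++H^-$ at the threshold $\eta_3$. Let $\Omega_n=\{b\in J':|T_{bn}|\ge\eta_2\}$. Viewed in $U$, the $n$-th column of $\alpha^+$ is $\phi_n=R_{\Omega_n}Te_n$, with $\|\phi_n\|\le2C$, and $He_n=R_iS\phi_n$, so $\|He_n\|_p\le2C^2$.

\begin{lemma}\label{lem:sparse}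
\begin{enumerate}
\item[(a)] $\|H^+\|_{\mathrm{HS}}^2\ge0.5\,N/k$.
\item[(b)] $|\Omega_n|\le\Delta_2$, and each $b\in J'$ lies in at most $\Delta_2$ of the sets $\Omega_n$.
\item[(c)] Each column of $H^+$ has at most $L_0$ nonzero entries, and each row at most $\Delta_3$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By Lemmas~\ref{lem:large}(c) and \ref{lem:threshold}, $\|\alpha^-\|_{\mathrm{HS}}^2\le\eta_2^{1/2}KN$, and $\|\beta\|_{\mathrm{HS}}^2\le C^2kN$ by Lemma~\ref{lem:large}(a). So $|\operatorname{tr}(\beta\alpha^-Q)|\le C(kK)^{1/2}\eta_2^{1/4}N\le N/(1000k)\le0.002\nu$. By Lemma~\ref{lem:threshold} again, $\|H^-\|_{\mathrm{HS}}^2\le4C^4\eta_3^{1/2}N\le N/(10^4k)\le1.25\cdot10^{-4}\nu$, so $|\operatorname{tr}(H^-Q)|\le\|H^-\|_{\mathrm{HS}}\sqrt\nu\le0.012\nu$. With \eqref{eq:trace}, $0.8\nu\le|\operatorname{tr}(H^+Q)|\le\|H^+\|_{\mathrm{HS}}\sqrt\nu$, and $0.64\nu\ge0.5N/k$.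

(b) By \eqref{eq:T2}, $|\Omega_n|\le16C^6\eta_2^{-2}\le(Ck/\eta_2)^3\le\Delta_2$, since $p^*>3$. Let $F=\{n:b\in\Omega_n\}$. Applying $u_b^*T$ to $\sum_F\omega_ne_n$ with suitable unimodular $\omega_n$, and using Lemma~\ref{lem:X}(c), we get $\eta_2|F|\le Ck|F|^{1/p}$, so $|F|\le\Delta_2$.

(c) The column bound $(2C^2/\eta_3)^p\le L_0$ is Lemma~\ref{lem:threshold}. Fix a row $a$ and let $F=\{n:|H_{an}|\ge\eta_3\}$. The map $e_n\mapsto\phi_n$ is not a restriction of $T$, and to bound it we need disjoint sets $\Omega_n$. By (b), each $\Omega_n$ meets at most $\Delta_2^2$ others, so greedy coloring splits $F$ into at most $\Delta_2^2+1$ classes with pairwise disjoint $\Omega_n$. For such a class $F'$, the operator $T'=\sum_{n\in F'}R_{\Omega_n}TR_{\{n\}}$ has norm at most $C$ by Lemma~\ref{lem:extract}, and $T'e_n=\phi_n$. Since $H_{an}=e_a^*S\phi_n$, suitable unimodular $\omega_n$ give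
\[
\eta_3|F'|\le\Big|e_a^*ST'\sum_{n\in F'}\omega_ne_n\Big|\le C^2k|F'|^{1/p}.
\]
So $|F'|\le(C^2k/\eta_3)^{p^*}$ and $|F|\le\Delta_3$.
\end{proof}

\subsection{The scale $s_i$}

We now bound the entries of $H^+$ from above. A column may spread its weight over several entries. If $L$ entries per column are large, then $s/L$ columns already produce about $s$ large coordinates of type $i$, which is the number that sees the bump; so we treat each $L$ separately. Let $g_1(n)\ge\dots\ge g_{l(n)}(n)$ be the moduli of the nonzero entries of the $n$-th column of $H^+$, let $\kappa=400C^4k^{-1/p}$, and for $1\le L\le L_0$ let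
\[
\mathcal N_L=\{n:\ l(n)\ge L,\ g_L(n)>\kappa L^{-1/p}\}.
\]

\begin{lemma}\label{lem:scale}
$|\mathcal N_L|\le\Delta_4s$ for $1\le L\le L_0$.
\end{lemma}

\begin{proof}
Suppose that $|\mathcal N_L|>\Delta_4s$.

\emph{Selecting disjoint columns.} For $n\in\mathcal N_L$ let $\Psi_n\subset\Gamma^i$ be a set of $L$ positions carrying the $L$ largest entries of $H^+e_n$, and let $\Theta_n=\bigcup_{b\in\Omega_n}\Lambda_b\setminus\Gamma^i$. Join $n\ne n'$ by an edge if $\Omega_n\cap\Omega_{n'}$, $\Psi_n\cap\Psi_{n'}$ or $\Theta_n\cap\Theta_{n'}$ is nonempty. Fix $n$. The set $\Omega_n$ meets at most $\Delta_2^2$ sets $\Omega_{n'}$. Each of the $L\le L_0$ elements of $\Psi_n$ lies in at most $\Delta_3$ sets $\Psi_{n'}$, by the row bound in Lemma~\ref{lem:sparse}(c). The set $\Theta_n$ has at most $\Delta_1\Delta_2$ elements; each lies in at most $\Delta_1$ sets $\Lambda_b$, and each such $b$ in at most $\Delta_2$ sets $\Omega_{n'}$. So $n$ has at most $\Delta_2^2+L_0\Delta_3+\Delta_1^2\Delta_2^2=\Delta_4-1$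 neighbors, and greedy coloring yields a class of more than $s$ elements. Choose in it a set $W$ with $w=\lfloor s/L\rfloor$ elements, and put $v=wL\le s$. Since $s\ge2/a\ge2L_0$ by Lemma~\ref{lem:bump}(f), we have $v>s-L\ge s/2$, and so $s/(2L_0)\le w\le s$. Let
\[
\phi=\sum_{n\in W}\phi_n=\sum_{n\in W}\sum_{b\in\Omega_n}T_{bn}u_b .
\]

\emph{The vector $\phi$ is light.} For $b\in J'$ let $g_b$ vanish off $\Lambda_b\setminus\Gamma^i$ and be unimodular on this set, with $g_b(a')\mu_{a'b}=|\mu_{a'b}|$. By Lemma~\ref{lem:type}, Lemma~\ref{lem:transfer} applies to $F=\bigcup_{n\in W}\Omega_n$ with $\lambda=\frac3{16}$. Put $h_n=(\sum_{b\in\Omega_n}|T_{bn}\,g_bSu_b|^2)^{1/2}$. This function is supported in $\Theta_n$, and these sets are disjoint, so the square function of the whole family is $\sum_Wh_n$. With Lemma~\ref{lem:signs}(a),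
\[
\|\phi\|\le\frac{32C}3\Big\|\sum_{n\in W}h_n\Big\| .
\]
By Lemma~\ref{lem:X}(c) and \eqref{eq:lower}, $\|h_n\|_p\le\|h_n\|\le2C\|\phi_n\|\le4C^2$. A nonzero value of $h_n$ is at least $\eta_1\eta_2$, since $|T_{bn}|\ge\eta_2$ on $\Omega_n$ and $|S_{a'b}|\ge\eta_1$ on $\Lambda_b$, and at most $4C^2$. Let $\lambda_0=8C^2w^{1/p}$. The nonzero values of $h_n/\lambda_0$ are at least $\eta_1\eta_2(8C^2)^{-1}s^{-1/p}$ and at most $\frac12(2L_0/s)^{1/p}\le L_0s^{-1/p}$, so they lie in $I_i$ by the choice of $a$. All these coordinates have types other than $i$, so Lemma~\ref{lem:bump}(c) gives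
\[
\rho\Big(\sum_{n\in W}h_n/\lambda_0\Big)\le2\lambda_0^{-p}\sum_{n\in W}\|h_n\|_p^p\le\frac{2w(4C^2)^p}{(8C^2)^pw}\le1 .
\]
Hence $\|\sum_Wh_n\|\le8C^2w^{1/p}$ and $\|\phi\|\le100C^3w^{1/p}$.

\emph{An image of $\phi$ is heavy.} By Lemma~\ref{lem:extract}, $S'=\sum_{n\in W}R_{\Psi_n}SR_{\Omega_n}$ has norm at most $C$, and $S'\phi=\sum_WR_{\Psi_n}S\phi_n=\sum_WR_{\Psi_n}He_n$. This vector has $v$ coordinates of type $i$ and modulus larger than $\kappa L^{-1/p}$, while $\|S'\phi\|\le100C^4w^{1/p}$. Therefore $vM_{m,i}(t)\le1$ for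
\[
t=\frac{\kappa L^{-1/p}}{100C^4w^{1/p}}=\frac4{(kv)^{1/p}}\ge\frac4{(ks)^{1/p}}=t_i .
\]
But $vM_{m,i}(t)\ge vM_{m,i}(t_i)\ge2v/s>1$ by Lemma~\ref{lem:bump}(d), a contradiction.
\end{proof}

\subsection{End of the proof of Theorem~\ref{thm:main}}

Let $\mathcal N=\bigcup_{L\le L_0}\mathcal N_L$, so $|\mathcal N|\le L_0\Delta_4s_k$. If $n\notin\mathcal N$, then $g_L(n)\le\kappa L^{-1/p}$ for all $L\le l(n)$, because $l(n)\le L_0$; since $2/p\ge\frac43$, the squared $\ell_2$-norm of the $n$-th column of $H^+$ is at most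
\[
\kappa^2\sum_{L\ge1}L^{-4/3}\le\kappa^2\Big(1+\int_1^\infty x^{-4/3}\,dx\Big)=4\kappa^2 .
\]
If $n\in\mathcal N$, it is at most $\|He_n\|_p^2\le4C^4$. Using $k^{-2/p}\le k^{-4/3}$, $k^{1/3}=10^8C^8$ and \eqref{N3},
\[
\|H^+\|_{\mathrm{HS}}^2\le4\kappa^2N+4C^4L_0\Delta_4s_k\le640000\,C^8k^{-1/3}\,\frac Nk+\frac N{100k}\le0.02\,\frac Nk .
\]
This contradicts Lemma~\ref{lem:sparse}(a). Hence $(I-P)(X)$ has no unconditional basis, and Theorem~\ref{thm:main} is proved. \qed

\begin{remark}
The restriction $p<\frac32$ serves to keep $p$ away from $2$ with explicit constants. At $p=2$ the argument gives nothing: the factor $\eta^{2-p}$ in Lemma~\ref{lem:threshold} equals $1$, and the gain $k^{-2/p}$ from the bump no longer beats the loss $1/k$ from the choice of a single type. The condition $q_1>1$ is needed for the row bound in Lemma~\ref{lem:large}(b), where $q_1^*$ must be finite.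
\end{remark}

\section{Further properties of the example}\label{sec:further}

A Banach lattice is \emph{$r$-convex with constant $1$} if $\|(\sum|f_l|^r)^{1/r}\|\le(\sum\|f_l\|^r)^{1/r}$ for all finite families, and \emph{$2$-concave with constant $1$} if $\|(\sum|f_l|^2)^{1/2}\|\ge(\sum\|f_l\|^2)^{1/2}$. A real Banach lattice with both properties for some $1<r\le2$ is uniformly convex \cite[Theorem~1.f.1]{LT}, and a uniformly convex space is superreflexive.

\begin{proposition}
\begin{enumerate}
\item[(a)] The space $X$ is $q_1$-convex and $2$-concave with constants $1$. It is uniformly convex, hence superreflexive.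
\item[(b)] The formula $\|f\|'=\max(\|f\|,\|P|f|\,\|)$ defines an equivalent norm on $X$ for which $(e_\gamma)$ is $1$-unconditional and $P$ has norm $1$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) The inequality \eqref{eq:convex} with $r=q_1$ gives $q_1$-convexity, and Lemma~\ref{lem:signs}(c) is $2$-concavity. For real scalars the quoted theorem applies directly. For complex scalars, regard $f=x+\sqrt{-1}\,x'$ as the pair of real functions $(x,x')$ with the coordinatewise order; the norm $\|(x^2+x'^2)^{1/2}\|$ makes this a real Banach lattice. Its square function has modulus $(\sum x_l^2+\sum x_l'^2)^{1/2}=(\sum|f_l|^2)^{1/2}$, so $2$-concavity persists. For $r=q_1$, the triangle inequality in $\ell_{2/r}^2$ gives $\big((\sum|x_l|^r)^{2/r}+(\sum|x_l'|^r)^{2/r}\big)^{1/2}\le(\sum|f_l|^r)^{1/r}$, so $r$-convexity persists as well.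

(b) Since $P$ maps nonnegative functions to nonnegative functions, $P|f+g|\le P|f|+P|g|$, and $|f|\le|g|$ implies $P|f|\le P|g|$. So $\|\cdot\|'$ is a norm that is monotone in $|f|$, and $\|f\|\le\|f\|'\le2\|f\|$. The function $|Pf|$ is constant on blocks, so $P|Pf|=|Pf|$; and $|Pf|\le P|f|$. Hence $\|Pf\|'=\|Pf\|\le\|P|f|\,\|\le\|f\|'$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{LT} Lindenstrauss and Tzafriri, \emph{Classical Banach Spaces II}.
\end{thebibliography}
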